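\title{Positive measures on the line and Mathieu--Zhao spaces: the Integral Conjecture is false}

\begin{abstract}
For a positive measure $\sigma$ on an open set $B\subset\mathbb R$ with finite moments, let $M_B(\sigma)$ be the space of polynomials $f\in\mathbb C[t]$ with $\int_B f\,d\sigma=0$. The Integral Conjecture asserts that $M_B(\sigma)$ is always a Mathieu--Zhao space of $\mathbb C[t]$. We show that it fails for $B=\mathbb R$ and $d\sigma=\frac12\operatorname{sech}(\frac{\pi t}2)\,dt$, with $f=(t+i)^2$. We then prove that $M_B(\sigma)$ is a Mathieu--Zhao space exactly when every $f$ with $\int f^m\,d\sigma=0$ for all $m\ge1$ vanishes $\sigma$-almost everywhere. With this criterion we find counterexamples on every nonempty open set, show that a compact set carries a counterexample if and only if it has nonempty interior, and show that a counterexample must have exponentially decaying tails.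
\end{abstract}

\section{The question and the answers}

Let $A$ be a commutative $\mathbb C$-algebra. A $\mathbb C$-linear subspace $M\subseteq A$ is called a \emph{Mathieu--Zhao space} (MZ-space) of $A$ if the following holds: whenever $a\in A$ satisfies $a^m\in M$ for all $m\ge1$, then for every $b\in A$ we have $ba^m\in M$ for all sufficiently large $m$. Every ideal is an MZ-space. The definition keeps from the notion of an ideal only what it says about high powers of an element all of whose powers lie in $M$. The following conjecture is stated in \cite{source}.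

\begin{quote}
\textbf{Integral Conjecture.} Let $B\subset\mathbb R$ be an open subset and $\sigma$ a positive measure on $B$ such that $\int_B g\,d\sigma$ is finite for each $g\in\mathbb C[t]$. Then
\[
M_B(\sigma):=\Bigl\{f\in\mathbb C[t]\ \Big|\ \int_B f\,d\sigma=0\Bigr\}
\]
is an MZ-space of $\mathbb C[t]$.
\end{quote}

\noindent\textbf{Conventions.} Measures are positive Borel measures on $\mathbb R$ with all moments finite; taking $g=1$, we see that they are finite. A measure on $B$ is regarded as a measure on $\mathbb R$, and we write $M(\sigma)$ for $M_B(\sigma)$. If $\sigma=0$, then $M(\sigma)=\mathbb C[t]$ is an MZ-space, so we assume $\sigma\neq0$. We put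
\[
r(\sigma)=\{f\in\mathbb C[t] : f^m\in M(\sigma)\text{ for all }m\ge1\}.
\]
For $f\in\mathbb C[t]$, $\bar f$ is the polynomial with conjugated coefficients, so $\bar f(t)=\overline{f(t)}$ for $t\in\mathbb R$.

\medskip
\noindent\textbf{Why one might believe it.} If $f\in r(\sigma)$ has real coefficients, then $\int f^2\,d\sigma=0$, so $f=0$ $\sigma$-a.e.\ and $\int bf^m\,d\sigma=0$ for all $b$ and all $m\geq 1$. The same conclusion holds for complex $f\in r(\sigma)$ when $\sigma$ has finite support. Indeed, let $z_1,\dots,z_q$ be the distinct nonzero values of $f$ at the atoms, and let $w_j>0$ be the mass on which $f=z_j$. Then $\sum_jw_jz_j^m=0$ for $m=1,\dots,q$. The matrix $(z_j^m)_{m,j}$ is, up to the nonzero factors $z_j$, a Vandermonde matrix, hence invertible. So all $w_j$ would vanish, which is impossible unless $q=0$, that is, unless $f$ vanishes at every atom. It looks as if positivity leaves only the trivial solutions.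

\medskip
\noindent\textbf{What is really being asked.} By linearity, $f\in r(\sigma)$ if and only if
\begin{equation}\label{eq:mean}
\int p(f(t))\,d\sigma(t)=\sigma(\mathbb R)\,p(0)\qquad\text{for all }p\in\mathbb C[z].
\end{equation}
Thus, after normalization, the image measure $f_*\sigma$ on $\mathbb C$ has the mean value property at $0$ for polynomials. The measure $\delta_0$ has it, which is the trivial case $f=0$ $\sigma$-a.e., but so does the normalized arc length on the unit circle. Hence positivity of the image measure is no obstruction. The guiding question is rather whether the curve $f(\mathbb R)$ can surround $0$. The parabola $\{(t+i)^2:t\in\mathbb R\}$ does so in a sense (Figure~\ref{fig:curves}, left), and it gives our first result.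

\begin{theorem}[Counterexample]\label{thm:sech}
Let $B=\mathbb R$ and $d\sigma=\frac12\operatorname{sech}(\frac{\pi t}2)\,dt$. For $f=(t+i)^2$ and $b=t+i$,
\[
\int f^m\,d\sigma=0\quad(m\ge1),\qquad \int bf^m\,d\sigma=i\,T_{2m+1}\ne0\quad(m\ge0),
\]
where $\tan s=\sum_nT_ns^n/n!$. Hence $M_{\mathbb R}(\sigma)$ is not an MZ-space, and the Integral Conjecture is false.
\end{theorem}

The remaining results explain how general this failure is.

\begin{theorem}[Criterion]\label{thm:crit}
For every $\sigma$: $M(\sigma)$ is an MZ-space if and only if every $f\in r(\sigma)$ vanishes $\sigma$-a.e.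
\end{theorem}

\begin{theorem}[Failure on every open set]\label{thm:open}
For every nonempty open $B\subset\mathbb R$ there is a compactly supported probability measure $\sigma$ on $B$ such that $M_B(\sigma)$ is not an MZ-space. For every bounded open interval $B$, a measure $\sigma$ for which $M_B(\sigma)$ is not an MZ-space can be chosen with a strictly positive real-analytic density on $B$.
\end{theorem}

\begin{theorem}[Compact supports]\label{thm:compact}
Let $S\subset\mathbb R$ be compact. Then $M(\sigma)$ is an MZ-space for every finite positive $\sigma$ with $\operatorname{supp}\sigma\subset S$ if and only if $S$ has empty interior.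
\end{theorem}

For instance, Lebesgue measure restricted to a compact nowhere dense set of positive length gives an MZ-space, although it is absolutely continuous.

\begin{theorem}[Tails]\label{thm:tails}
\begin{enumerate}
\item[(a)] If $\int e^{\varepsilon|t|}\,d\sigma=\infty$ for all $\varepsilon>0$, then $M(\sigma)$ is an MZ-space.
\item[(b)] More precisely, suppose that $f\in r(\sigma)$ does not vanish $\sigma$-a.e. Scale $f$ to leading coefficient $1$ and write $f=u+iv$ with $u,v\in\mathbb R[t]$. Then $v\ne0$, and with $k=\deg u-\deg v\ge1$ there is $\varepsilon>0$ with $\int e^{\varepsilon|t|^k}\,d\sigma<\infty$.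
\item[(c)] These statements are sharp in the following sense. For every $\delta>0$ there is $\sigma$ with $\int e^{\delta|t|}\,d\sigma=\infty$ for which $M(\sigma)$ is not an MZ-space. For every odd $k\geq 1$ the exponent $k$ in \textup{(b)} cannot be increased: there are $\sigma$ and $f$ as in \textup{(b)} with $\deg u-\deg v=k$ and $\int e^{\varepsilon|t|^{k'}}\,d\sigma=\infty$ for all $k'>k$ and all $\varepsilon>0$.
\end{enumerate}
\end{theorem}

We do not classify the unbounded closed sets of empty interior that can carry a counterexample, and we make no sharpness claim for even $k$.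

\begin{figure}[ht]
\centering
\begin{tikzpicture}
\begin{scope}[scale=0.55]
\draw[->,gray] (-1.8,0)--(2.4,0);
\draw[->,gray] (0,-3.4)--(0,3.4);
\draw[thick] plot[domain=-1.6:1.6,samples=60] ({(\x)*(\x)-1},{2*(\x)});
\fill (0,0) circle (3pt);
\node[below right] at (0,0) {$0$};
\end{scope}
\begin{scope}[xshift=5.2cm,scale=4]
\draw[->,gray] (-0.65,0)--(0.75,0);
\draw[->,gray] (0,-0.46)--(0,0.46);
\draw[thick] plot[domain=-1:1,samples=80] ({(\x)*(\x)-0.5},{(\x)*((\x)*(\x)-1)});
\fill (0,0) circle (0.4pt);
\node[below right] at (0,0) {$0$};
\end{scope}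
\end{tikzpicture}
\caption{Two polynomial curves around $0$. Left: the parabola traced by $(t+i)^2$, $t\in\mathbb R$. Right: the loop traced by $t^2-\frac12+it(t^2-1)$ for $-1\le t\le1$, which starts and ends at $\frac12$.}
\label{fig:curves}
\end{figure}

\section{A counterexample on the line}

\noindent\textbf{How the measure is found.} Take $f=(t+i)^2$ and look for a probability measure $\sigma$, symmetric under $t\mapsto-t$, with $\int(t+i)^{2m}\,d\sigma=0$ for $m\ge1$. Formally these conditions say
\[
\frac12\int\bigl(e^{s(t+i)}+e^{-s(t+i)}\bigr)\,d\sigma=1 .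
\]
By symmetry we may replace $e^{-s(t+i)}$ by $e^{s(t-i)}$, and the condition becomes $\cos s\cdot\int e^{st}\,d\sigma=1$. So we need a measure with $\int e^{st}\,d\sigma=\sec s$, and $\frac12\operatorname{sech}(\frac{\pi t}2)\,dt$ is one, as the proof below shows. As a check by hand, $\sec s=1+\frac{s^2}2+\frac{5s^4}{24}+\cdots$ says that the moments of order $0,2,4$ are $1,1,5$. Hence $\int(t+i)^2\,d\sigma=1-1=0$ and $\int(t+i)^4\,d\sigma=5-6+1=0$, whereas $\int(t+i)^3\,d\sigma=3i-i=2i$.

The proof rests on a mean value property of the strip $|\operatorname{Im}w|\le1$.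

\begin{lemma}\label{lem:strip}
Let $d\sigma=\frac12\operatorname{sech}(\frac{\pi t}2)\,dt$, and let $F$ be an entire function with $|F(w)|\le Ce^{r|w|}$ for some $C$ and some $r$ with $0\le r<\frac\pi2$. Then
\[
\int\bigl(F(t+i)+F(t-i)\bigr)\,d\sigma(t)=2F(0).
\]
\end{lemma}

\begin{proof}
If $w=t+i$, then $\cosh\frac{\pi t}2=\cosh\bigl(\frac{\pi w}2-\frac{i\pi}2\bigr)=-i\sinh\frac{\pi w}2$; if $w=t-i$, then $\cosh\frac{\pi t}2=i\sinh\frac{\pi w}2$. Hence the left side equals
\[
\frac i2\left[\int_{\operatorname{Im}w=1}-\int_{\operatorname{Im}w=-1}\right]\frac{F(w)}{\sinh(\pi w/2)}\,dw ,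
\]
both lines being traversed from left to right. The integrals converge absolutely, since on both lines $|\sinh(\pi w/2)|=\cosh(\pi t/2)$ and $|F(w)|\le Ce^{r(|t|+1)}$ with $r<\frac\pi2$. Integrate over the boundary of the rectangle with vertices $\pm R\pm i$. From $|\sinh(x+iy)|^2=\sinh^2x+\sin^2y$ we get $|\sinh(\pi w/2)|\ge\sinh(\pi R/2)$ on the vertical sides. There $|F(w)|\le Ce^{r(R+1)}$, so these sides contribute $0$ in the limit $R\to\infty$. The zeros of $\sinh(\pi w/2)$ are the points $2ik$ with $k\in\mathbb Z$, so the only possible pole in the closed strip is $w=0$, with residue $\frac2\pi F(0)$. The counterclockwise contour runs along the lower line to the right and along the upper line to the left. The bracket is therefore $-2\pi i\cdot\frac2\pi F(0)=-4iF(0)$, and the expression equals $2F(0)$.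
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:sech}]
The density is positive and decays exponentially, so all moments are finite; $F=1$ gives $\sigma(\mathbb R)=1$. Let $m\ge1$ and $F(w)=w^{2m}$. Since $\sigma$ is invariant under $t\mapsto-t$ and $F$ is even, $\int F(t-i)\,d\sigma=\int F(-t-i)\,d\sigma=\int F(t+i)\,d\sigma$. Lemma~\ref{lem:strip} gives
\[
\int f^m\,d\sigma=\int(t+i)^{2m}\,d\sigma=F(0)=0 .
\]

For the odd powers let $s$ be real, $|s|<\frac\pi2$, and $F(w)=e^{sw}$. The lemma gives $(e^{is}+e^{-is})\int e^{st}\,d\sigma=2$, that is, $\int e^{st}\,d\sigma=\sec s$. Therefore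
\[
\int e^{s(t+i)}\,d\sigma=e^{is}\sec s=1+i\tan s .
\]
Since $\sum_n|s|^n|t+i|^n/n!\le e^{|s|(|t|+1)}$ is $\sigma$-integrable, we may expand the exponential and integrate term by term. Comparing coefficients of $s^n$ yields $\int(t+i)^n\,d\sigma=iT_n$ for $n\ge1$. In particular $\int bf^m\,d\sigma=\int(t+i)^{2m+1}\,d\sigma=iT_{2m+1}$ for $m\ge0$.

It remains to see that $T_{2m+1}>0$. From $\tan'=1+\tan^2$ we get $T_0=0$, $T_1=1$ and $T_{n+1}=\sum_{j=0}^n\binom njT_jT_{n-j}$ for $n\ge1$. By induction all $T_n\ge0$, and for $m\ge1$ the term $j=1$ gives $T_{2m+1}\ge2m\,T_1T_{2m-1}>0$.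

So $f^m\in M_{\mathbb R}(\sigma)$ for all $m\ge1$, while $bf^m\notin M_{\mathbb R}(\sigma)$ for every $m$.
\end{proof}

The squaring map turns the two lines $\operatorname{Im}w=\pm1$ into the single parabola $f(\mathbb R)$, and the mean value property of the strip into one at the point $0$ inside the parabola. The examples below likewise come from curves around $0$.

\section{The criterion}

In Theorem~\ref{thm:sech} we had to exhibit $b$ and compute $\int bf^m\,d\sigma$. Theorem~\ref{thm:crit} makes this unnecessary. The MZ-condition provides, for each $b$, a bound beyond which $\int bf^m\,d\sigma=0$, and this bound may depend on $b$. The point is to find one exponent $N$ with $\int bf^N\,d\sigma=0$ for all $b$; then $b=\bar f^{\,N}$ is allowed.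

\begin{proof}[Proof of Theorem~\ref{thm:crit}]
If every $f\in r(\sigma)$ vanishes $\sigma$-a.e., then $\int bf^m\,d\sigma=0$ for all such $f$, all $b$ and all $m\ge1$, and $M(\sigma)$ is an MZ-space.

Conversely, let $M(\sigma)$ be an MZ-space and $f\in r(\sigma)$. If $f=c$ is constant, then $c\,\sigma(\mathbb R)=0$ gives $c=0$. Let $d=\deg f\ge1$. Every $b\in\mathbb C[t]$ can be written
\[
b=\sum_{j=0}^{d-1}t^jp_j(f),\qquad p_j\in\mathbb C[x].
\]
This follows by induction on $\deg b$: write $\deg b=qd+j$ with $0\le j<d$ and subtract the multiple of $t^jf^q$ that cancels the leading term. For each $j<d$ the MZ-condition with $b=t^j$ gives $N_j\ge1$ with $\int t^jf^m\,d\sigma=0$ for all $m\ge N_j$. Put $N=\max_jN_j$ and $p_j(x)=\sum_lp_{j,l}x^l$. Then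
\[
\int bf^N\,d\sigma=\sum_{j,l}p_{j,l}\int t^jf^{N+l}\,d\sigma=0\qquad\text{for every }b\in\mathbb C[t].
\]
Taking $b=\bar f^{\,N}$ we get $\int|f|^{2N}\,d\sigma=0$. As $\sigma$ is positive, $f=0$ $\sigma$-a.e.
\end{proof}

\begin{remark}
Only $b=1,t,\dots,t^{d-1}$ were used. So if $f\in r(\sigma)$ has degree $d$ and does not vanish $\sigma$-a.e., then for some $j<d$ we have $\int t^jf^m\,d\sigma\ne0$ for infinitely many $m$.
\end{remark}

\section{Loops: failure on every open set}

To place a counterexample on a bounded set, we look for a polynomial $f$ whose values on that set surround $0$. If they do, the required measure exists by a soft argument.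

\begin{lemma}\label{lem:exist}
Let $S\subset\mathbb R$ be compact and $f\in\mathbb C[t]$, and suppose that $0$ lies in a bounded component $\Omega$ of $\mathbb C\setminus f(S)$. Then there is a probability measure $\sigma$ on $S$ with $f\in r(\sigma)$, and $M(\sigma)$ is not an MZ-space.
\end{lemma}

\begin{proof}
We want \eqref{eq:mean}, so we consider the functional $\Lambda(p\circ f)=p(0)$ on the subspace $E=\{p\circ f:p\in\mathbb C[z]\}$ of $C(S)$. Since $\partial\Omega\subset f(S)$, the maximum principle gives
\[
|p(0)|\le\max_{f(S)}|p|=\|p\circ f\|_\infty .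
\]
Applied to differences, this shows that $\Lambda$ is well defined; it also shows $\|\Lambda\|\le1$, and $\Lambda(1)=1$. By the Hahn--Banach and Riesz theorems, $\Lambda$ is integration against a complex measure $\sigma$ on $S$ with total variation $|\sigma|(S)=1=\sigma(S)$. Such a measure is positive: write $d\sigma=h\,d|\sigma|$ with $|h|=1$; then $\int(1-\operatorname{Re}h)\,d|\sigma|=0$ forces $h=1$ $|\sigma|$-a.e. So $\sigma$ is a probability measure, and $\int f^m\,d\sigma=0$ for $m\ge1$. As $0\notin f(S)$, $f$ has no zero on $S$, and Theorem~\ref{thm:crit} shows that $M(\sigma)$ is not an MZ-space.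
\end{proof}

For polynomials of degree at most $2$ the lemma does not apply. Up to a complex affine map of the plane, $f(\mathbb R)$ is then a point, a line, a ray or a parabola, and a compact subset of it has connected complement. Degree $3$ suffices, because a cubic curve can cross itself. Let (Figure~\ref{fig:curves}, right)
\[
f(t)=t^2-\tfrac12+i\,t(t^2-1),\qquad \mathcal L=f([-1,1]).
\]

\emph{$\mathcal L$ is a Jordan curve.} Let $f(s)=f(t)$ with $s\ne t$ in $[-1,1]$. The real parts give $s=-t$. The imaginary part is an odd function of $t$ with equal values at $t$ and $-t$, so it vanishes there: $t(t^2-1)=0$. Since $t=0$ would give $s=t$, we get $\{s,t\}=\{-1,1\}$. Thus $f$ is injective on $[-1,1]$ except that $f(\pm1)=\frac12$.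

\emph{$\mathcal L$ encloses $0$.} We have $\operatorname{Im}f>0$ on $(-1,0)$, $f(0)=-\frac12$, and $\operatorname{Im}f<0$ on $(0,1)$. So $f$ has no zero on $[-1,1]$, and as $t$ runs from $-1$ to $1$ a continuous argument of $f(t)$ goes from $0$ to $\pi$ through the upper half-plane and on to $2\pi$ through the lower half-plane. The winding number about $0$ is $1$, hence $0$ lies in the bounded component $\Omega$ of $\mathbb C\setminus\mathcal L$.

\begin{proof}[Proof of Theorem~\ref{thm:open}, first claim]
Choose a compact interval $[\alpha,\beta]\subset B$ with $\alpha<\beta$, and let $\ell$ be an affine bijection from $[\alpha,\beta]$ onto $[-1,1]$. Then $(f\circ\ell)([\alpha,\beta])=\mathcal L$, and Lemma~\ref{lem:exist} applies to $S=[\alpha,\beta]$ and the polynomial $f\circ\ell$.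
\end{proof}

The Hahn--Banach measure is not explicit and could be quite irregular. To get a good density we use the specific measure that a Riemann map provides: the harmonic measure of $\Omega$ at $0$, pulled back by $f$.

\begin{proof}[Proof of Theorem~\ref{thm:open}, second claim]
An affine bijection of $\mathbb R$ induces an automorphism of $\mathbb C[t]$ and preserves strictly positive real-analytic densities, so we may take $B=(-1,1)$. Keep $f,\mathcal L,\Omega$ as above.

\emph{The measure.} The Jordan domain $\Omega$ is simply connected. Let $\varphi:\mathbb D\to\Omega$ be a Riemann map from the unit disc with $\varphi(0)=0$. By Carath\'eodory's theorem $\varphi$ extends to a homeomorphism $\overline{\mathbb D}\to\overline\Omega$; let $\psi$ be its inverse. The map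
\[
g=\psi\circ f:(-1,1)\longrightarrow\partial\mathbb D\setminus\{\psi(\tfrac12)\}
\]
is a homeomorphism. Let $\sigma$ be the image of $d\theta/2\pi$ under $g^{-1}$; the omitted point has measure $0$, so $\sigma$ is a probability measure. Since $f\circ g^{-1}=\varphi$ on the circle without this point, the mean value property of $\varphi^m$ gives
\[
\int f^m\,d\sigma=\frac1{2\pi}\int_0^{2\pi}\varphi(e^{i\theta})^m\,d\theta=\varphi(0)^m=0\qquad(m\ge1).
\]
As $f$ has no zero on $(-1,1)$, $M(\sigma)$ is not an MZ-space by Theorem~\ref{thm:crit}.

\emph{Its density.} Fix $t_0\in(-1,1)$. We show that $g$ extends holomorphically and injectively to a neighborhood of $t_0$. We have $f'(t)=2t+i(3t^2-1)\ne0$ on $\mathbb R$, because the real part vanishes only at $0$, where the imaginary part is $-1$. So there is a disc $U_0\subset\mathbb C$ about $t_0$ on which $f$ is injective, with $U_0\cap\mathbb R\subset(-1,1)$. The compact set $f([-1,1]\setminus U_0)$ does not contain $f(t_0)$. Let $U\subset U_0$ be a smaller disc about $t_0$ with $f(U)$ disjoint from this set. If $z\in U$ and $f(z)\in\mathcal L$,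 then $f(z)=f(s)$ with $s\in U_0\cap\mathbb R$, so $z=s$ is real. Hence $f(U)\cap\mathcal L=f(U\cap\mathbb R)$.

Consequently each of the two half-discs of $U\setminus\mathbb R$ is mapped by $f$ into one component of $\mathbb C\setminus\mathcal L$. By the Jordan curve theorem $f(t_0)\in\mathcal L$ is a boundary point of both components, so the neighborhood $f(U)$ of $f(t_0)$ meets both. Therefore exactly one half-disc, say $U^+$, is mapped into $\Omega$. On $U^+$ the function $\psi\circ f$ is holomorphic and injective with values in $\mathbb D$; it extends continuously to $U\cap\mathbb R$ by $g$, which is injective with $|g|=1$. After shrinking $U$ we may assume that $\psi\circ f$ has no zero on $U^+$. By Schwarz reflection, setting $g(z)=\psi(f(z))$ and $g(\bar z)=1/\overline{g(z)}$ for $z\in U^+$ extends $g$ holomorphically to $U$. The extension is injective: it is injective on $U^+$, on $U\cap\mathbb R$ and on the reflected half-disc, where $|g|<1$, $|g|=1$ and $|g|>1$, respectively. So $g'(t_0)\ne0$.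

Thus near each point of $(-1,1)$ we can write $g(t)=e^{i\theta(t)}$ with $\theta$ real-analytic and $\theta'\ne0$. A short interval $I$ satisfies $\sigma(I)=\frac1{2\pi}\int_I|\theta'(t)|\,dt$, so $\sigma$ has the density $|\theta'|/2\pi=|g'|/2\pi$, which is strictly positive and real-analytic on $(-1,1)$.
\end{proof}

\section{Compact supports without interior}

Lemma~\ref{lem:exist} has a counterpart: if $f(S)$ surrounds nothing, only the trivial solution exists. The tool is the Cauchy transform, which condition \eqref{eq:mean} determines near infinity.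

\begin{lemma}\label{lem:unique}
Let $S\subset\mathbb R$ be compact, $\operatorname{supp}\sigma\subset S$, and $f\in r(\sigma)$. If $\mathbb C\setminus f(S)$ is connected, then $f=0$ $\sigma$-a.e.
\end{lemma}

\begin{proof}
Normalize $\sigma(\mathbb R)=1$ and put $K=f(S)$, $\nu=f_*\sigma$. The Cauchy transform
\[
G(\zeta)=\int\frac{d\nu(z)}{\zeta-z}
\]
is holomorphic on $\mathbb C\setminus K$. Since $K$ is bounded, for large $|\zeta|$ we have
\[
G(\zeta)=\sum_{m\ge0}\zeta^{-m-1}\int z^m\,d\nu=\sum_{m\ge0}\zeta^{-m-1}\int f^m\,d\sigma=\frac1\zeta .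
\]
The open set $\mathbb C\setminus(K\cup\{0\})$ is connected, because removing a point from a connected open subset of the plane leaves it connected. By the identity theorem $G(\zeta)=1/\zeta$ on this set. As the image of a bounded set under the smooth map $f:\mathbb R\to\mathbb C$, $K$ has planar Lebesgue measure $0$. So $G(\zeta)=1/\zeta$ for almost every $\zeta\in\mathbb C$.

This determines $\nu$. For a smooth compactly supported function $\chi$ on $\mathbb C$, the Cauchy--Pompeiu formula says
\[
\int_{\mathbb C}\frac{1}{\zeta-z}\,\frac{\partial\chi}{\partial\bar\zeta}(\zeta)\,dA(\zeta)=-\pi\chi(z)\qquad(z\in\mathbb C),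
\]
where $dA$ is Lebesgue measure. Integrate this against $d\nu(z)$. Fubini's theorem applies, because the integral of $1/|\zeta-z|$ over a fixed disc in $\zeta$ is bounded uniformly in $z$. We obtain $\int G\,\partial_{\bar\zeta}\chi\,dA=-\pi\int\chi\,d\nu$. But $G=1/\zeta$ almost everywhere, so the left side is also $-\pi\chi(0)$, by the formula with $z=0$. Hence $\int\chi\,d\nu=\chi(0)$ for all $\chi$. So $\nu=\delta_0$, which means $f=0$ $\sigma$-a.e.
\end{proof}

It remains to see why empty interior of $S$ prevents $f(S)$ from separating the plane. The reason is that the real and imaginary parts of $f$ are themselves polynomials on the line, so $f(S)$ sits in a product of two nowhere dense sets.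

\begin{lemma}\label{lem:product}
Let $S\subset\mathbb R$ be compact with empty interior and $f\in\mathbb C[t]$. Then $\mathbb C\setminus f(S)$ is connected.
\end{lemma}

\begin{proof}
Write $f=u+iv$ with $u,v\in\mathbb R[t]$, and let $P=u(S)$, $Q=v(S)$. These sets are compact and $f(S)\subset P\times Q$, where we identify $\mathbb C=\mathbb R^2$.

\emph{$P$ and $Q$ have empty interior.} If $u$ is constant, then $P$ has at most one point. Otherwise $u'$ has finitely many zeros, and $\mathbb R$ is a finite union of closed intervals $I$ on each of which $u$ is a homeomorphism onto its image. The set $u(S\cap I)$ is compact. If it contained a nondegenerate interval, then $S\cap I$ would contain the preimage of this interval under $u|_I$, again a nondegenerate interval, which is impossible. So $P$ is a finite union of closed nowhere dense sets and has empty interior. The same argument applied to $v$ treats $Q$.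

\emph{The complement of $P\times Q$ is connected and dense.} It is the union of the vertical lines $\operatorname{Re}z=x$ with $x\notin P$ and the horizontal lines $\operatorname{Im}z=y$ with $y\notin Q$. Both families are nonempty, and every vertical line meets every horizontal one, so the union is connected. It is dense in $\mathbb C$ because $P$ has empty interior.

Finally,
\[
\mathbb C\setminus(P\times Q)\ \subset\ \mathbb C\setminus f(S)\ \subset\ \mathbb C=\overline{\mathbb C\setminus(P\times Q)} ,
\]
and a set between a connected set and its closure is connected.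
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:compact}]
If $S$ has nonempty interior, Theorem~\ref{thm:open} with $B$ the interior of $S$ gives $\sigma$ with $\operatorname{supp}\sigma\subset S$ for which $M(\sigma)$ is not an MZ-space. If $S$ has empty interior and $\operatorname{supp}\sigma\subset S$, then every $f\in r(\sigma)$ vanishes $\sigma$-a.e.\ by Lemmas~\ref{lem:product} and~\ref{lem:unique}, and $M(\sigma)$ is an MZ-space by Theorem~\ref{thm:crit}.
\end{proof}

\section{Tails}

\noindent\textbf{The idea for $f=(t+i)^2$.} Suppose $(t+i)^2\in r(\sigma)$. For large $|t|$ the number $(t+i)^2$ is nearly a positive real number: its argument is at most $2/|t|$ in absolute value. Hence $(t+i)^{2m}$ has argument at most $\pi/3$ in absolute value, and so real part at least $\frac12(t^2+1)^m$, as soon as $|t|\ge R:=6m/\pi$. Since the integral of $(t+i)^{2m}$ is $0$, the part over $|t|>R$ must be canceled by the part over $|t|\le R$: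
\[
\frac12\int_{|t|>R}(t^2+1)^m\,d\sigma\le\int_{|t|\le R}(t^2+1)^m\,d\sigma\le\sigma(\mathbb R)(R^2+1)^m .
\]
So the moment of order $2m$ is at most $3\sigma(\mathbb R)(R^2+1)^m\le\sigma(\mathbb R)(Cm)^{2m}$ for a constant $C$, and moments of this size mean exponential tails. In general the distance of $\arg f(t)$ from $\pi\mathbb Z$ is of order $|t|^{-k}$, the cancellation has to happen on $|t|\lesssim m^{1/k}$, and the tails are at most of order $e^{-\varepsilon|t|^k}$.

\begin{proof}[Proof of Theorem~\ref{thm:tails}\textup{(b)}]
A constant $c\in r(\sigma)$ satisfies $c\,\sigma(\mathbb R)=0$, so $f$ is nonconstant. Multiplication by a nonzero constant keeps $f$ in $r(\sigma)$, so let $f=u+iv$ have leading coefficient $1$, and let $d=\deg f=\deg u\ge1$. If $v=0$, then $\int u^2\,d\sigma=0$ and $f=0$ $\sigma$-a.e., a contradiction. So $v\ne0$. Since the leading coefficient of $f$ is real, $\deg v\le d-1$. Thus $1\le k\le d$. Put $s_0=\sigma(\mathbb R)$.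

\emph{Far out, $f^m$ is nearly positive for even $m$.} There is $C\ge1$ such that for $|t|\ge C$
\[
u(t)\ne0,\qquad |f(t)|\ge\tfrac12|t|^d,\qquad |v(t)/u(t)|\le C|t|^{-k}.
\]
For even $m$ we have $f^m=u^m(1+iv/u)^m$ with $u^m>0$; evenness is used here because $u$ may be negative. Since $|\arg(1+ix)|=|\arctan x|\le|x|$ for real $x$, the number $f(t)^m$ has an argument of absolute value at most $mC|t|^{-k}$. Let $R_m=Cm^{1/k}$, so that $R_m\ge C\ge1$. For $|t|\ge R_m$ we have $mC|t|^{-k}\le C^{1-k}\le1<\pi/3$, so
\begin{equation}\label{eq:positive}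
\operatorname{Re}f(t)^m\ge\tfrac12|f(t)|^m\qquad(|t|\ge R_m,\ m\ge2\text{ even}).
\end{equation}

\emph{Moment bounds.} Let $A\ge1$ be the sum of the absolute values of the coefficients of $f$, so that $|f(t)|\le AR^d$ whenever $|t|\le R$ and $R\ge1$. From $0=\operatorname{Re}\int f^m\,d\sigma$ and \eqref{eq:positive},
\[
\frac12\int_{|t|>R_m}|f|^m\,d\sigma\le-\int_{|t|\le R_m}\operatorname{Re}f^m\,d\sigma\le\int_{|t|\le R_m}|f|^m\,d\sigma\le s_0A^mR_m^{dm},
\]
and hence $\int|f|^m\,d\sigma\le3s_0A^mR_m^{dm}$. Since $|t|^{dm}\le2^m|f(t)|^m$ for $|t|>R_m$,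
\[
\int|t|^{dm}\,d\sigma\le s_0R_m^{dm}+2^m\int|f|^m\,d\sigma\le4s_0(2A)^mR_m^{dm}\le s_0\bigl(C_2m^{1/k}\bigr)^{dm}
\]
for even $m\ge2$, with $C_2=8AC$, since $4(2A)^m\le(8A)^m\le(8A)^{dm}$.

\emph{From moments to tails.} Let $n\ge1$ and let $m$ be the least even integer with $m\ge\max(2,kn/d)$. Then $dm\ge kn$, and since $k\le d$ we have $m\le n+2\le3n$. By H\"older's inequality for the probability measure $\sigma/s_0$,
\[
\Bigl(\frac1{s_0}\int|t|^{kn}\,d\sigma\Bigr)^{1/(kn)}\le\Bigl(\frac1{s_0}\int|t|^{dm}\,d\sigma\Bigr)^{1/(dm)}\le C_2m^{1/k}\le C_2(3n)^{1/k},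
\]
so $\int|t|^{kn}\,d\sigma\le s_0(C_3n)^n$ with $C_3=3C_2^k$. Since $n^n\le e^nn!$,
\[
\int e^{\varepsilon|t|^k}\,d\sigma=\sum_{n\ge0}\frac{\varepsilon^n}{n!}\int|t|^{kn}\,d\sigma\le s_0\sum_{n\ge0}(\varepsilon eC_3)^n<\infty
\]
for $0<\varepsilon<1/(eC_3)$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:tails}\textup{(a)}]
If $M(\sigma)$ is not an MZ-space, Theorem~\ref{thm:crit} gives $f\in r(\sigma)$ not vanishing $\sigma$-a.e., and (b) gives $k\ge1$ and $\varepsilon>0$ with $\int e^{\varepsilon|t|^k}\,d\sigma<\infty$. Since $e^{\varepsilon|t|}\le e^\varepsilon+e^{\varepsilon|t|^k}$ (consider $|t|\le1$ and $|t|>1$), also $\int e^{\varepsilon|t|}\,d\sigma<\infty$.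
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:tails}\textup{(c)}]
Both families come from Theorem~\ref{thm:sech} by a change of variable. In both, $f$ has no real zero, so $f$ does not vanish $\sigma$-a.e.\ and Theorem~\ref{thm:crit} applies.

For $a>0$ let $d\sigma_a=\frac1{2a}\operatorname{sech}(\frac{\pi t}{2a})\,dt$ and $f=(t+ia)^2$. Substituting $t=as$ gives $\int f^m\,d\sigma_a=a^{2m}\int(s+i)^{2m}\,\frac12\operatorname{sech}(\frac{\pi s}2)\,ds=0$ for $m\ge1$. So $M(\sigma_a)$ is not an MZ-space, while $\int e^{\delta|t|}\,d\sigma_a=\infty$ for $\delta\ge\frac\pi{2a}$. Given $\delta$, take $a\ge\frac{\pi}{2\delta}$.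

For odd $k$ the map $t\mapsto t^k$ is a homeomorphism of $\mathbb R$, and $k-1$ is even. So
\[
d\sigma^{(k)}=\tfrac k2\,t^{k-1}\operatorname{sech}\bigl(\tfrac{\pi t^k}2\bigr)\,dt
\]
is a positive measure with all moments finite. Let $f=(t^k+i)^2=t^{2k}-1+2it^k$. The substitution $s=t^k$ and Theorem~\ref{thm:sech} give $\int f^m\,d\sigma^{(k)}=0$ for all $m\ge1$. Here $\deg u-\deg v=2k-k=k$. The same substitution turns $\int e^{\varepsilon|t|^k}\,d\sigma^{(k)}$ into $\int e^{\varepsilon|s|}\,\frac12\operatorname{sech}(\frac{\pi s}2)\,ds$, which is infinite for $\varepsilon\ge\frac\pi2$. If $k'>k$ and $\varepsilon>0$, then $\varepsilon|t|^{k'}\ge\frac\pi2|t|^k$ for large $|t|$, so $\int e^{\varepsilon|t|^{k'}}\,d\sigma^{(k)}=\infty$.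
\end{proof}

\begin{thebibliography}{1}
\bibitem{source} A printed mathematics book (source of the Integral Conjecture).
\end{thebibliography}
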